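# A finitely generated contracting group with no finite L-presentation

Conventions: groups act on the left, $[a,b]=aba^{-1}b^{-1}$, and $H_i(\cdot)$ is integral homology.

## 1. The lamplighter group and a substitution that generates its relations

Let $\Gamma=\left(\bigoplus_{\mathbb Z}\mathbb Z/2\right)\rtimes\mathbb Z$, where a generator $t$ of $\mathbb Z$ shifts the coordinates. Let $a$ be the generator of coordinate $0$ and put $a_i=t^iat^{-i}$. Then
$$\Gamma=\langle a,t\mid a^2,\ [a_0,a_n]\ (n\ge1)\rangle .$$
Indeed, in the group on the right all $a_i$ have order at most $2$ and commute, because $[a_i,a_j]$ is conjugate to $[a_0,a_{j-i}]$. So $\langle a_i\rangle$ is a normal subgroup that is a quotient of $\bigoplus_{\mathbb Z}\mathbb Z/2$. The obvious map to $\Gamma$ is injective on it and sends $t$ to an element of infinite order modulo it.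

There are infinitely many relations, but they come from a substitution. Let $\sigma$ be the endomorphism of the free group $F(a,t)$ with $\sigma(t)=t$ and $\sigma(a)=a\,tat^{-1}=a_0a_1$, so that $\sigma(a_i)=a_ia_{i+1}$. Start with only two relators, $\mathcal R=\{a^2,[a_0,a_1]\}$, and impose all $\sigma^n(\mathcal R)$. Every relator obtained holds in $\Gamma$, since $\sigma^n(a_0)$ and $\sigma^n(a_1)$ lie in an abelian group of exponent $2$. Conversely, suppose we have already deduced that $a_i,a_j$ commute whenever $|i-j|\le n$; this holds for $n=1$. The word $\sigma^n(a_0)$ is positive of length $2^n$. It contains $a_i$ exactly $\binom ni$ times, its first letter is $a_0$ and its last letter is $a_n$. So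
$$\sigma^n(a_0)=a_0U,\qquad \sigma^n(a_1)=U'a_{n+1},$$
where $U,U'$ are words in $a_1,\dots,a_n$. By assumption $U$ and $U'$ commute with each other, with $a_0$ and with $a_{n+1}$. Hence the relation $\sigma^n([a_0,a_1])=1$ reads $[a_0U,U'a_{n+1}]=[a_0,a_{n+1}]=1$, and the induction continues. Two relators and one substitution therefore present $\Gamma$.

**Definition.** A *finite L-presentation* of a group $G$ consists of a finite set $S$, a finite set $\mathcal R\subset F(S)$ and a finite set $\Phi\subset\mathrm{End}(F(S))$ such that
$$G\cong F(S)\Big/\Big\langle\!\Big\langle \bigcup_{\varphi\in\Phi^*}\varphi(\mathcal R)\Big\rangle\!\Big\rangle ,$$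
where $\Phi^*$ is the monoid of all finite compositions of elements of $\Phi$, including the identity.

A finitely presented group has one, with $\Phi=\emptyset$. For $\Gamma$ we may take $\Phi=\{\sigma\}$.

## 2. The binary odometer and contracting groups

Here is a second small computation. On finite words over $\{0,1\}$ let
$$z(0w)=1w,\qquad z(1w)=0\,z(w).$$
This is "add one with carry": $z$ adds $1$ to $i_1+2i_2+\dots+2^{n-1}i_n\in\mathbb Z/2^n$. So $\langle z\rangle$ is infinite cyclic and acts transitively on each level. After the first letter, $z$ continues as $1$ (first letter $0$) or as $z$ (first letter $1$). Composing, $z^2(0w)=0z(w)$ and $z^2(1w)=1z(w)$: the element $z^2$ fixes the first letter and then acts as $z$. Hence $z^{2m}$ continues as $z^m$ after either letter, and $z^{2m+1}$ continues as $z^m$ after $0$ and as $z^{m+1}$ after $1$. Exponents of absolute value at least $2$ strictly shrink, and after enough letters only $z^{-1},1,z$ occur. Also note that the endomorphism $z\mapsto z^2$ of $\langle z\rangle$ copies the group one level down the tree. This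 will return.

**Definition.** Let $\mathsf X$ be a finite alphabet and $\mathsf X^*$ the set of finite words. A group $G$ acting faithfully on $\mathsf X^*$ is *self-similar* if for all $g\in G$ and $v\in\mathsf X^*$ there is $g|_v\in G$, the *section*, with $g(vw)=g(v)\,g|_v(w)$ for all $w\in\mathsf X^*$. It is *contracting* if there is a finite $\mathcal N\subset G$ such that for every $g\in G$ there is $n$ with $g|_v\in\mathcal N$ for all words $v$ of length at least $n$. It is *level-transitive* if it is transitive on $\mathsf X^n$ for each $n$. Contracting groups are assumed to be finitely generated.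

The odometer group is contracting with $\mathcal N=\{z^{-1},1,z\}$. Sections satisfy $g|_{vw}=(g|_v)|_w$ and $(gh)|_v=g|_{h(v)}\,h|_v$.

In a contracting group an element is trivial exactly when it fixes the first letters and its sections are trivial, and sections end up in a finite set. So relations seem to be passed from one level of the tree to the next by a finite rule. In $\Gamma$ a finite rule took the form of a substitution. Does it always, that is, *does every finitely generated contracting self-similar group have a finite L-presentation?* Finite groups and the odometer group $\mathbb Z$ do, being finitely presented. In general the answer is no.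

**Theorem 1.** There is a finitely generated group $P$ such that

1. $P$ has a faithful, level-transitive, self-similar, contracting action on $\mathsf X^*$ for a finite alphabet $\mathsf X$;
2. $H_2(P;\mathbb Z)$ is not finitely generated as a $\mathbb Z[\mathrm{End}(P)]$-module;
3. consequently there are no finite set $S$, finite $\mathcal R\subset F(S)$ and finite $\Phi\subset\mathrm{End}(F(S))$ with $P\cong F(S)/\langle\langle\bigcup_{\varphi\in\Phi^*}\varphi(\mathcal R)\rangle\rangle$.

Here $\mathbb Z[\mathrm{End}(P)]$ is the monoid ring of the monoid of endomorphisms, and $f\in\mathrm{End}(P)$ acts on $H_2(P)$ by $f_*$.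

## 3. Second homology sees substitutions

How can one show that no choice of $S,\mathcal R,\Phi$ works? We need a trace of an L-presentation that does not mention generators.

**Proposition 2.** If $G$ has a finite L-presentation $(S,\mathcal R,\Phi)$, then $H_2(G)$ is a finitely generated $\mathbb Z[\mathrm{End}(G)]$-module.

**Step 1: let substitutions act on relators modulo conjugation.** Let $F=F(S)$ and $N=\langle\langle\bigcup_{\varphi\in\Phi^*}\varphi(\mathcal R)\rangle\rangle$. Each $\varphi\in\Phi^*$ maps $\bigcup_{\varphi'\in\Phi^*}\varphi'(\mathcal R)$ into itself, so $\varphi(N)\subset N$. Hence $\varphi$ induces some $f_\varphi\in\mathrm{End}(G)$ and acts on the abelian group $M=N/[F,N]$. By Hopf's formula,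
$$V:=\ker(M\to F_{ab})=(N\cap[F,F])/[F,N]\cong H_2(G),$$
and since Hopf's formula is natural, $\varphi$ acts on $V$ as $(f_\varphi)_*$.

**Step 2: split off a part of finite rank.** $M/V$ embeds in $F_{ab}$, so it is free abelian of finite rank. Hence $M=V\oplus E$ with $E=\langle e_1,\dots,e_q\rangle$ free on the $e_i$. For $\varphi\in\Phi$ write $\varphi(e_i)\in v_{\varphi,i}+E$, and for $r\in\mathcal R$ write the image of $r$ in $M$ as an element of $v_r+E$, with $v_{\varphi,i},v_r\in V$. These are finitely many elements of $V$.

**Step 3: show that they generate.** Let $V_0\subset V$ be the $\mathbb Z[\mathrm{End}(G)]$-submodule generated by all $v_{\varphi,i}$ and $v_r$. Then $V_0+E$ contains the images of $\mathcal R$. It is $\Phi$-invariant, since $\varphi(V_0)=(f_\varphi)_*V_0\subset V_0$ and $\varphi(e_i)\in V_0+E$. Conjugation by $F$ is trivial on $M$, so $M$ is generated as an abelian group by the images of the $\varphi(r)$ with $\varphi\in\Phi^*$, $r\in\mathcal R$. All of these lie in $V_0+E$. Thus $V_0\oplus E=M=V\oplus E$, and $V_0=V$. $\square$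

For the lamplighter group this can be seen explicitly. Let $e$ be the image of $a^2$ in $M$ and $w_1$ the image of $[a_0,a_1]$. The image of $N$ in $F_{ab}=\mathbb Z^2$ is generated by $(2,0)$, so $M=V\oplus\langle e\rangle$ and $w_1\in V$. From $a_0a_1a_0a_1=a_0^2\,[a_0^{-1},a_1]\,a_1^2$ and $a_0[a_0^{-1},a_1]a_0^{-1}=[a_0,a_1]^{-1}$ we get $\sigma(e)=2e-w_1$. So $V_0$ is generated by $w_1$: the module $H_2(\Gamma)$ is cyclic over $\mathbb Z[\mathrm{End}(\Gamma)]$.

We must therefore build a contracting group whose $H_2$ is not finitely generated under *all* its endomorphisms. We use the following textbook facts.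

* (F1) Inner automorphisms of $G$ act trivially on $H_2(G)$. So homomorphisms into $G$ that are conjugate in $G$ agree on $H_2$.
* (F2) $H_2(G\times G')=H_2(G)\oplus H_2(G')$ if $G,G'$ are perfect (Künneth), and $H_2(G*G')=H_2(G)\oplus H_2(G')$ always.
* (F3) If $M=Q\rtimes T$ with $Q$ perfect, then $H_2(M)$ is generated by the images of $H_2(T)$ and $H_2(Q)$. In the Lyndon–Hochschild–Serre spectral sequence $E^2_{1,1}=H_1(T;H_1(Q))=0$, so the kernel of $H_2(M)\to H_2(T)$ is the image of $H_2(Q)$; and $M\to T$ splits.
* (F4) If $G=K\rtimes\langle z\rangle$ with $z$ of infinite order, there is the Wang exact sequence $H_2(K)\xrightarrow{z_*-1}H_2(K)\to H_2(G)\to H_1(K)$, where $z_*$ comes from $k\mapsto zkz^{-1}$. So for $K$ perfect, $H_2(K)\to H_2(G)$ is onto with kernel $(z_*-1)H_2(K)$.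
* (F5) A class $c\in H^2(G;\mathbb F_2)$ is the same as a central extension of $G$ by $\mathbb F_2$, and addition of classes is the Baer sum. Evaluation gives a homomorphism $H_2(G)\to\mathbb F_2$, again written $c$; it is additive in $c$ and natural, $c(h_*\xi)=(h^*c)(\xi)$. If $G$ is perfect, then $H^2(G;\mathbb F_2)=\mathrm{Hom}(H_2(G),\mathbb F_2)$.
* (F6) Homology commutes with direct limits.

## 4. Finite groups, 240 letters and a recursion

The plan is to combine an odometer $z$ with finite perfect groups so that one copy of a fixed finite group $T$ with $H_2(T)\ne0$ sits at each level of the tree. Perfectness keeps $H_1$ out of the way.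

**The finite groups.** Let $B=SL_2(5)$, a perfect group of order $120$. We claim $H_2(B)=0$. By corestriction the $p$-part of $H_2(B)$ is a quotient of $H_2$ of a Sylow $p$-subgroup, and these are $Q_8$, $C_3$, $C_5$. Cyclic groups have $H_2=0$. For $Q_8$ use the presentation $\langle a,b\mid a^2b^{-2},\,bab^{-1}a\rangle$. It does present $Q_8$, because $a^2=b^2$ commutes with $b$ while $b$ inverts $a$, so $a^4=1$. In the notation of Proposition 2, $M$ is generated by two elements. It maps onto a subgroup of $F_{ab}=\mathbb Z^2$ which has rank $2$, since $Q_8$ has finite abelianization. So the composite $\mathbb Z^2\to M\to F_{ab}$ is injective, $M\to F_{ab}$ is injective, and $H_2(Q_8)=V=0$.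

Let $b\mapsto\bar b$ be the map $B\to B/\{\pm1\}\cong\mathrm{Alt}(5)$ and put
$$T=B\times\mathrm{Alt}(5),\qquad D=B\times B,\qquad \tau_1(b)=(b,1),\quad\tau_2(b)=(b,\bar b).$$
So $|T|=7200$. The maps $\tau_i:B\to T$ are injective and their images generate $T$, since $\tau_1(b)^{-1}\tau_2(b)=(1,\bar b)$. Both $T$ and $D$ are perfect, and $H_2(D)=0$ by (F2).

Let $u\in H^2(T;\mathbb F_2)$ be the class of $\tilde T=B\times B\to T$, $(b,b')\mapsto(b,\bar b')$, whose kernel is $1\times\{\pm1\}$. As $\tilde T$ is perfect, it is not $\mathbb F_2\times T$, so $u\neq0$. By (F5) we can fix $\alpha\in H_2(T)$ with $u(\alpha)=1$.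

**The alphabet.** Let $T$ act on $Y=(\mathbb F_5^2\setminus0)\times\{1,\dots,5\}$ by the product of the natural actions; this is faithful and transitive. Put $o=(\mathbf e_1,1)$, $o_1=(\mathbf e_2,1)$, $o_2=(\mathbf e_2,2)$. The element $s_0=\left(\left(\begin{smallmatrix}1&1\\0&1\end{smallmatrix}\right),1\right)$ of $T$ fixes $o$ and moves $o_1,o_2$ to $(\mathbf e_1+\mathbf e_2,1)$, $(\mathbf e_1+\mathbf e_2,2)$. So $s_0o_i\notin\{o,o_i\}$. Let $X=Y\times\{0,1\}$, with $240$ letters, and call $Y\times\{i\}$ *block $i$*.

**The recursion.** An element $g$ of $G\wr\mathrm{Sym}(X)$ is a permutation $x\mapsto g(x)$ of $X$ together with sections $g|_x\in G$, multiplied by $(gh)|_x=g|_{h(x)}h|_x$. Let $A_0=T*D*\langle z\rangle$ with $z$ of infinite order, and let $\theta:A_0\to\mathbb Z$ kill $T$ and $D$, with $\theta(z)=1$. Define $\psi:A_0\to A_0\wr\mathrm{Sym}(X)$ on the free factors: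

* $t(y,0)=(ty,0)$, $t(y,1)=(y,1)$, all sections trivial $(t\in T)$;
* $d=(d_1,d_2)\in D$ fixes $X$ pointwise, with $d|_{(o,0)}=d$, $d|_{(o_1,0)}=\tau_1(d_1)$, $d|_{(o_2,0)}=\tau_2(d_2)$, other sections trivial;
* $z(y,0)=(y,1)$ with section $1$, and $z(y,1)=(y,0)$ with section $z$.

So $T$ works on the first letter, $D$ carries the generators $\tau_i(b)$ of $T$ further down, and $z$ is an odometer on the second coordinates. The recursion defines an action of $A_0$ on $X^*$ by $g(xw)=g(x)\,g|_x(w)$. Let $A\le\mathrm{Aut}(X^*)$ be the image and $q:A_0\to A$ the projection.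

## 5. The functor $W$ and the groups $A_n$

To compute $H_2(A)$ we need to know exactly which elements of the wreath product occur.

**Definition.** Let $G$ be a group with $\theta:G\to\mathbb Z$ and $z\in G$, $\theta(z)=1$, and let $K=\ker\theta$. For $k\in K$ let $k@x\in G\wr\mathrm{Sym}(X)$ fix $X$ pointwise, with section $k$ at $x$ and $1$ elsewhere. Let $W(G)\le G\wr\mathrm{Sym}(X)$ be generated by $T$ and $z$ (given by the formulas above, the section $z$ being $z\in G$) and by all $k@x$, $k\in K$, $x\in X$.

For instance, if $G=\mathbb Z=\langle z\rangle$ with $\theta=\mathrm{id}$, then $K=1$, and $W(\mathbb Z)$ is generated by $T$ acting on block $0$ and by $z$.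

**Lemma 3.** In $W(G)$ we have
$$z(k@(y,0))z^{-1}=k@(y,1),\qquad z(k@(y,1))z^{-1}=zkz^{-1}@(y,0),\tag{1}$$
$$z^2\text{ fixes }X\text{ pointwise with all sections }z,\qquad[z^2,T]=1.\tag{2}$$
Put $M_0=\langle T,\,k@(y,0)\rangle=K^Y\rtimes T$ and $M_1=zM_0z^{-1}$. Then $W(G)=(M_0\times M_1)\rtimes\langle z\rangle$ with $z$ of infinite order.

**Step 1: the identities.** The inverse is $z^{-1}(y,1)=(y,0)$ with section $1$, and $z^{-1}(y,0)=(y,1)$ with section $z^{-1}$. Follow points. For $z(k@(y,0))z^{-1}$ the section at $(y,1)$ is $z|_{(y,0)}\cdot k\cdot1=k$; at a point $(y',0)$ it is $z\cdot1\cdot z^{-1}=1$, and at $(y',1)$ with $y'\ne y$ it is $1$. For $z(k@(y,1))z^{-1}$ the section at $(y,0)$ is $z|_{(y,1)}\,k\,z^{-1}=zkz^{-1}$ and the others are trivial. Next, $z^2$ fixes all letters, with sections $z|_{(y,1)}z|_{(y,0)}=z$ and $z|_{(y,0)}z|_{(y,1)}=z$. It commutes with $T$, because it has trivial permutation and constant sections while $T$ has trivial sections.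

**Step 2: the two commuting factors.** The element $ztz^{-1}$ maps $(y,1)\mapsto(ty,1)$ with trivial section and fixes $(y,0)$ with section $z\cdot1\cdot z^{-1}=1$. With (1) it follows that $M_0$ and $M_1$ are supported on blocks $0$ and $1$ respectively. So they commute and generate $M_0\times M_1$. Moreover $zM_1z^{-1}=z^2M_0z^{-2}=M_0$, since by (1) and (2) $z^2$ centralizes $T$ and sends $k@(y,0)$ to $zkz^{-1}@(y,0)$. So $z$ normalizes $M_0\times M_1$, and together they contain all generators of $W(G)$.

**Step 3: $\langle z\rangle$ meets $M_0\times M_1$ trivially.** Elements of $M_0\times M_1$ preserve the blocks and have sections in $K$. For $m$ odd $z^m$ swaps the blocks; for $m\ne0$ even it has sections $z^{m/2}\notin K$. $\square$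

Hence $W(G)$ again carries a homomorphism $\theta$, with kernel $M_0\times M_1$ and $\theta(z)=1$, so $W$ can be iterated. A homomorphism $\phi:G\to G'$ respecting $\theta,z$ induces $W(\phi):W(G)\to W(G')$, again respecting $\theta,z$, by applying $\phi$ to all sections. If $\phi$ is onto, then $\phi(K)=K'$ and $W(\phi)$ is onto.

**Lemma 4.** $\psi(A_0)=W(A_0)$, and $\psi:A_0\to W(A_0)$ respects $\theta$ and $z$.

**Step 1: the inclusion $\subset$.** Let $K_0=\ker\theta\subset A_0$; it contains $T$ and $D$. We have $\psi(z)=z$ and $\psi(T)=T\subset M_0$. Also $\psi(d)=d@(o,0)\cdot\tau_1(d_1)@(o_1,0)\cdot\tau_2(d_2)@(o_2,0)\in M_0$. So $\psi(A_0)\subset W(A_0)$ and $\theta\psi=\theta$.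

**Step 2: isolate the section at one letter.** Let $I=\psi(A_0)$. Place $b,b'\in B$ in the $i$-th factor of $D$. Then
$$\psi(b)=b@(o,0)\cdot\tau_i(b)@(o_i,0),\qquad s_0\psi(b')s_0^{-1}=b'@(o,0)\cdot\tau_i(b')@(s_0o_i,0).$$
Since $s_0o_i\notin\{o,o_i\}$, their commutator is $[b,b']@(o,0)\in I$. As $B$ is perfect, $B@(o,0)\subset I$ for both factors, so $D@(o,0)\subset I$.

**Step 3: recover everything.** Dividing $\psi(b)$ by $b@(o,0)$ gives $\tau_i(B)@(o_i,0)\subset I$. Conjugation by the transitive group $T$ gives $\tau_i(B)@(o,0)\subset I$ for $i=1,2$, so $T@(o,0)\subset I$. Conjugating by $z^{2l}$ gives $z^l(T\cup D)z^{-l}@(o,0)\subset I$. The elements of $z^l(T\cup D)z^{-l}$, $l\in\mathbb Z$, generate $K_0$: the subgroup they generate is normalized by $T,D,z$, and modulo it $A_0$ becomes $\langle z\rangle$. So $K_0@(o,0)\subset I$. Conjugating by $T$ and $z$ gives all $k@x$. $\square$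

Put $A_n=W^n(A_0)$, $\psi^{(0)}=\mathrm{id}$ and $\psi^{(n+1)}=W^n(\psi)\circ\psi^{(n)}:A_0\to A_{n+1}$. All $\psi^{(n)}$ are onto and respect $\theta,z$. Unfolding the wreath products, an element of $A_n$ is determined by a permutation of $X^n$ and sections in $A_0$ indexed by $X^n$, and $W^n(\psi)$ applies $\psi$ to these sections. By induction, $\psi^{(n)}(g)$ consists of the action of $g$ on $X^n$ and the sections $g|_v$, $v\in X^n$. So
$$\ker\psi^{(n)}=\{g\in A_0:\ g\text{ fixes }X^n\text{ pointwise and }g|_v=1\text{ for all }v\in X^n\}.\tag{3}$$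

## 6. Contraction, and $A$ as a direct limit

Let $\ell$ be the word length on $A_0$ for the finite set of letters $(T\cup D)\setminus1$, $z^{\pm1}$. Sections of letters are letters or $1$, so $\ell(g|_x)\le\ell(g)$.

**Lemma 5.** If $\ell(g|_x)=\ell(g)\ge1$, then $g\in\{d,\,z,\,z^{-1},\,dz,\,z^{-1}d,\,z^{-1}dz\}$ for some $1\ne d\in D$. In particular $\ell(g|_v)\le3$ whenever $|v|\ge\ell(g)$.

*Proof.* The point is to follow which block a letter must be in to keep its section nontrivial. Let $g=s_l\cdots s_1$ be geodesic, $x_0=x$ and $x_i=s_i(x_{i-1})$. Since $g|_x$ is the product of the $s_i|_{x_{i-1}}$, none of these is trivial. So no $s_i$ lies in $T$. If $s_i\in D$, then $x_i=x_{i-1}$ lies in block $0$. If $s_i=z$, then $x_{i-1}$ is in block $1$ and $x_i$ in block $0$. If $s_i=z^{-1}$, then $x_{i-1}$ is in block $0$ and $x_i$ in block $1$. After $z^{-1}$ only $z$ could follow, which is not geodesic, so $z^{-1}$ occurs only as $s_l$. A letter applied just before $z$ must end in block $1$, so it would be $z^{-1}$; thus $z$ occurs only as $s_1$. The other letters lie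 in $D$, and consecutive ones merge, so there is at most one. Since $z^{-1}z$ is not geodesic, this is the list. Its members have length at most $3$, so a length above $3$ drops with every further letter. $\square$

**Lemma 6.** $\ker q=\bigcup_n\ker\psi^{(n)}$.

*Proof.* The inclusion $\supset$ is clear from (3). For $\subset$, suppose $g$ acts trivially on $X^*$ but lies in no $\ker\psi^{(n)}$. Then for each $n$ some $v\in X^n$ has $g|_v\ne1$, and then all prefixes of $v$ have nontrivial sections. By König's lemma there is an infinite path all of whose prefixes $v$ have $g|_v\ne1$. The lengths $\ell(g|_v)$ along it are non-increasing, so eventually constant and at least $1$. So some $h=g|_v$ on the path is one of the six forms of Lemma 5, and $h$ acts trivially on $X^*$ because $g$ does. But $z^{\pm1},dz,z^{-1}d$ swap the blocks. And if $d\ne1$, then some $d_i\neq1$, so $d$ acts on $(o_i,0)X$ through $\tau_i(d_i)\ne1$, while $T$ acts faithfully on block $0$. So $d$ and its conjugate $z^{-1}dz$ act nontrivially. This is a contradiction. $\square$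

**Proposition 7.** (i) $A$ is finitely generated, self-similar and contracting. (ii) $\theta$ descends to $A$, and $K:=\ker(\theta:A\to\mathbb Z)=q(K_0)$ is perfect. (iii) $A=\varinjlim A_n$ along the maps $W^n(\psi)$. (iv) The recursion identifies $A$ with $W(A)$, compatibly with $\theta$ and $z$; the canonical map $A_n\to A$ is $W^n(q):W^n(A_0)\to W^n(A)=A$. (v) For $k\in K$, $v\in X^*$, the automorphism $k@v$, given by $vw\mapsto v\,k(w)$ and the identity on words not beginning with $v$, lies in $K$.

*Proof.* (i) By Lemma 5, sections of $q(g)$ at words of length at least $\ell(g)$ lie in the image of the ball of radius $3$, a finite set. (ii) As $\theta\psi^{(n)}=\theta$, each $\ker\psi^{(n)}$ lies in $\ker\theta$; use Lemma 6. The group $q(K_0)$ is generated by the images of the perfect groups $z^lTz^{-l}$, $z^lDz^{-l}$. (iii) $A_n\cong A_0/\ker\psi^{(n)}$, and the union of these kernels is $\ker q$. (iv) The recursion $A\to A\wr\mathrm{Sym}(X)$ is injective, since the action is faithful. Composed with $q$ it is $W(q)\circ\psi$, so its image is $W(q)(W(A_0))=W(A)$,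 and $\theta$, $z$ correspond. Further, $W^n(q)\psi^{(n)}(g)$ is the action on $X^n$ with sections $q(g|_v)$, that is, $q(g)$. (v) By induction on $|v|$, since $k@(xv)=(k@v)@x$ lies in the kernel of $\theta$ on $W(A)=A$. $\square$

Two features of $z$ will carry the argument. Assign to a word $(y_1,i_1)\cdots(y_n,i_n)$ its **index** $i_1+2i_2+\dots+2^{n-1}i_n\in\mathbb Z/2^n$. The groups $T$ and $D$ preserve the index ($D$ fixes the first letter and has sections in $T\cup D$), and $z$ acts on the bits as the binary odometer. So each $a\in A$ adds $\theta(a)$ to the index. Second, let $v_k=(o,0)^k$. By (2) and induction, $z^{2^k}$ fixes $X^k$ pointwise with all sections $z$. Hence $z^{2^{k+1}}$ fixes $v_k$ with section $z^2$ there, and $z^2$ commutes with $T$. So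
$$[z^{2^{k+1}},\,T@v_k]=1\qquad(k\ge0).\tag{4}$$

## 7. One copy of $H_2(T)$ per level

**Lemma 8.** Let $G,\theta,z$ be as in the definition of $W$ with $K=\ker\theta$ perfect. Then $\ker(\theta|_{W(G)})$ is perfect; $H_2(K)\to H_2(G)$ is onto with kernel $(z_*-1)H_2(K)$; and $H_2(W(G))$ is generated by the image of $H_2(T)$ and $j(H_2(K))$, where $j:H_2(K)\to H_2(W(G))$ is induced by $k\mapsto k@(o,0)$. Moreover $j$ factors through $H_2(K)\to H_2(G)$.

**Step 1: perfectness and the Wang sequence.** $\ker(\theta|_{W(G)})=M_0\times M_1$ is generated by conjugates of $T$ and copies of $K$, so it is perfect. The statement on $H_2(K)\to H_2(G)$ is (F4).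

**Step 2: reduce to block $0$.** By (F4) for $W(G)$ and (F2), $H_2(M_0)\oplus H_2(M_1)$ maps onto $H_2(W(G))$. As $z$ conjugates $M_0$ to $M_1$, already $H_2(M_0)$ maps onto, by (F1).

**Step 3: reduce to one letter.** By (F3) for $M_0=K^Y\rtimes T$, $H_2(M_0)$ is generated by the images of $H_2(T)$ and $H_2(K^Y)=\bigoplus_yH_2(K)$. Since $T$ permutes the coordinates transitively by conjugation, the coordinate $o$ suffices.

**Step 4: $j$ factors.** By (1), $z^2$ conjugates $k@(o,0)$ to $zkz^{-1}@(o,0)$. So $jz_*=j$ by (F1), and $j$ kills $(z_*-1)H_2(K)$. $\square$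

In $A_n$ let $t@v_0=t$, and for $k<n$ let $t@v_{k+1}=(t@v_k)@(o,0)$, where $t@v_k$ is taken in $A_{n-1}$.

**Corollary 9.** $H_2(A)$ is generated by the images of $H_2(T)$ under the maps $T\to K\subset A$, $t\mapsto t@v_k$, $k\ge0$.

*Proof.* Let $K_n=\ker(\theta|_{A_n})$. $K_0$ is perfect, being generated by conjugates of $T$ and $D$, so all $K_n$ are perfect by Lemma 8. We claim that $H_2(A_n)$ is generated by the images of $H_2(T)$ under $T\to K_n\subset A_n$, $t\mapsto t@v_k$, $0\le k\le n$. For $n=0$, (F2) gives $H_2(A_0)=H_2(T)\oplus H_2(D)\oplus H_2(\mathbb Z)=H_2(T)$. For the step, $A_{n+1}=W(A_n)$, so $H_2(A_{n+1})$ is generated by the image of $H_2(T)$ under $t\mapsto t@v_0$ and by $j(H_2(K_n))$. Modulo the kernel of $H_2(K_n)\to H_2(A_n)$, which $j$ kills, $H_2(K_n)$ is generated by the images of $H_2(T)$ under $t\mapsto t@v_k$, $k\le n$. And $j$ turns these into $t\mapsto t@v_{k+1}$. This proves the claim. Finally $H_2(A)=\varinjlim H_2(A_n)$ by (F6), and $W^n(q)$ sends $t@v_k$ to $t@v_k$. $\square$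

## 8. The doubling endomorphism: why $A$ is not enough

So $H_2(A)$ is spread over infinitely many levels, and it is tempting to show that it needs infinitely many generators over $\mathbb Z[\mathrm{End}(A)]$. This fails. Since $A=K\rtimes\langle z\rangle$ and, by (1), $z^2(k@(o,0))z^{-2}=zkz^{-1}@(o,0)$, the formulas
$$s(k)=k@(o,0)\quad(k\in K),\qquad s(z)=z^2$$
define an endomorphism $s$ of $A$. It is the copying map $z\mapsto z^2$ of Section 2, with the rest of the group carried along. It sends $t@v_k$ to $t@v_{k+1}$. By Corollary 9, $H_2(A)$ is generated over $\mathbb Z[\mathrm{End}(A)]$ by the image of the finite group $H_2(T)$, so Proposition 2 does not exclude a finite L-presentation of $A$.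

The trouble is that $s$ doubles $\theta$. By (4), the copy of $T$ at level $k$ commutes with an element whose $\theta$-value has $2$-adic valuation $k+1$; an endomorphism that doubles $\theta$ increases this valuation, while one that multiplies $\theta$ by an odd number preserves it. So we do two things. First, we enlarge $A$ to a group $P$ in which every endomorphism either kills $H_2$ or multiplies $\theta$ by an odd number. Second, we construct classes in $H^2(P;\mathbb F_2)$ that detect the valuation.

To force oddness we tie the parity of $\theta$ to the sign of a permutation. The model is this: an endomorphism $f$ of $\mathrm{Sym}(m)$, $m\ge5$, that is nontrivial on $\mathrm{Alt}(m)$ preserves signs. Indeed $f$ is then injective on $\mathrm{Alt}(m)$, and its image there is perfect, so $f$ restricts to an automorphism $\beta$ of $\mathrm{Alt}(m)$. If $\eta$ is odd but $f(\eta)=\beta(r_0)$ is even, then $r_0^{-1}\eta$ centralizes $\mathrm{Alt}(m)$, so $\eta=r_0$ is even, a contradiction.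

## 9. The group $P$

Let $Y_0$ be the set of the six Sylow $5$-subgroups of $\mathrm{Alt}(5)$, with $T$ acting through its second factor by conjugation, and let $O=Y_0\times Y_0$, $|O|=36$. Looking at generators, each $a\in A$ acts on $X$ as $(y,i)\mapsto(t_iy,i+\varepsilon)$ with $t_0,t_1\in T$, $\varepsilon\in\mathbb Z/2$, unique because $T$ is faithful on $Y$. So $A$ acts on $X$ through a copy of $T\wr C_2$, of order $2\cdot7200^2$. Define $\pi:A\to\mathrm{Sym}(O)$ by
$$\pi_a(Q_0,Q_1)=(Q_0',Q_1'),\qquad Q'_{i+\varepsilon}=t_iQ_i .$$
This is a homomorphism: if $b$ has data $(s_i,\varepsilon')$, then both on $X$ and on $O$ the product $ab$ has data $(t_{i+\varepsilon'}s_i,\varepsilon+\varepsilon')$. The permutation $\pi_z$ swaps the two coordinates, so it has $6$ fixed points and $15$ transpositions and is odd. (With five points instead of six there would be $10$ transpositions, and the swap would be even.) The perfect groups $T,D$ act by even permutations. Hence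
$$\mathrm{sgn}\,\pi_a=(-1)^{\theta(a)}\qquad(a\in A).\tag{5}$$

Let $\Lambda=\mathrm{Alt}(O)$. Write elements of $A\wr\mathrm{Sym}(O)$ as $(a_j)_{j\in O}\,\rho$, acting on $O\times X^*$ by $(j,w)\mapsto(\rho j,a_jw)$; thus $(a_j)\rho\,(b_j)\rho'=(a_{\rho'j}b_j)\,\rho\rho'$.

**Definition.** $P=\{(a_j)\rho:\ \exists m\in\mathbb Z,\ \theta(a_j)=m\text{ for all }j,\ \mathrm{sgn}\,\rho=(-1)^m\}$ and $\theta_P((a_j)\rho)=m$.

By the product formula $P$ is a subgroup and $\theta_P$ a homomorphism. Its kernel $L=K^O\rtimes\Lambda$ is perfect. By (5), $\delta(a)=(a,\dots,a)\pi_a$ defines an injective homomorphism $\delta:A\to P$. Put $\tilde z=\delta(z)$. Then $\theta_P(\tilde z)=1$ and $P=L\rtimes\langle\tilde z\rangle$. Since $\pi_z^2=1$, the element $\tilde z^2=(z^2,\dots,z^2)$ commutes with $\Lambda$, and $\tilde zr\tilde z^{-1}=\pi_zr\pi_z^{-1}$ for $r\in\Lambda$, as the constant labels cancel. For $k\in K$ let $k@j\in L$ have label $k$ at $j\in O$, label $1$ elsewhere and trivial permutation. Fix $j_0\in O$ with $\pi_zj_0=j_0$. Then $\tilde z(k@j_0)\tilde z^{-1}=zkz^{-1}@j_0$.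

**Proposition 10.** $P$ is finitely generated and acts faithfully, self-similarly, contractingly and level-transitively on $\mathsf X^*$ with $\mathsf X=O\times X$.

**Step 1: finite generation.** $\Lambda,\tilde z,T@j_0,D@j_0$ generate $P$: conjugation by $\tilde z^l$ gives all $z^l(T\cup D)z^{-l}@j_0$, hence $K@j_0$. Then the transitive group $\Lambda$ gives $K^O$.

**Step 2: the action.** For $g=(a_j)\rho$ put
$$g(j,x)=(\rho j,a_jx),\qquad g|_{(j,x)}=\delta(a_j|_x)\in P .$$
For $h=(b_j)\rho'$ we have $g|_{h(j,x)}h|_{(j,x)}=\delta(a_{\rho'j}|_{b_jx}\,b_j|_x)=\delta((a_{\rho'j}b_j)|_x)=(gh)|_{(j,x)}$. So this is an action of $P$ on $\mathsf X^*$ with sections in $P$.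

**Step 3: contraction.** Since $\delta(a)|_{(j,x)}=\delta(a|_x)$, we get $g|_{(j,x_1)(j_2,x_2)\cdots(j_n,x_n)}=\delta(a_j|_{x_1\cdots x_n})$. For large $n$ this lies in $\delta$ of the image of the ball of radius $3$, a finite set.

**Step 4: faithfulness.** The $X$-components of $g((j,x_1)\cdots(j_n,x_n))$ form the word $a_j(x_1\cdots x_n)$, and the $O$-component of its first letter is $\rho j$. If $g$ acts trivially, then $\rho=1$ and all $a_j=1$.

**Step 5: $\delta(A)$ is transitive on $\mathsf X$.** Here $\delta(a)(j,x)=(\pi_aj,ax)$. $A$ is transitive on $X$, since $T$ is transitive on $Y$ and $z$ swaps the blocks. So it is enough that for one letter $x=((e,c),0)$ the stabilizer $A_x$ is transitive on $O$ through $\pi$. $A_x$ contains $1\times\mathrm{Alt}(5)_c\subset T$, which acts on block $0$ only, hence on the coordinate $Q_0$ only. The normalizer of a Sylow $5$-subgroup contains a $5$-cycle, so it is transitive on the five points. Hence $\mathrm{Alt}(5)$ is the product of $\mathrm{Alt}(5)_c$ and this normalizer, and $\mathrm{Alt}(5)_c$ is transitive on $Y_0$. Also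 $A_x$ contains $zTz^{-1}$, which acts on block $1$ only and is transitive on the coordinate $Q_1$. So $\pi(A_x)$ is transitive on $O$.

**Step 6: all levels.** The elements $k@x$ ($k\in K$) and $z^2$ act trivially on $X$, so $\pi$ is trivial on them. Hence $\delta(k@x)$ and $\delta(z^2)$ fix the letter $(j,x)$, with sections $\delta(k)$ and $\delta(z)$ there. So the stabilizer in $\delta(A)$ of any letter has all of $\delta(A)$ as its sections at that letter. By induction on $n$, moving the first letter and then using this stabilizer, $\delta(A)$ is transitive on $\mathsf X^n$, and therefore so is $P\supset\delta(A)$. $\square$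

**Proposition 11.** Let $\iota_k:T\to P$, $\iota_k(t)=(t@v_k)@j_0$. Then $H_2(P)$ is generated by the images of $H_2(\Lambda)$ and of $\iota_{k*}:H_2(T)\to H_2(P)$, $k\ge0$. Moreover $\tilde z^2$ centralizes $\Lambda$, and $\tilde z^{2^{k+1}}$ centralizes $\iota_k(T)$.

*Proof.* By (F4), $H_2(L)\to H_2(P)$ is onto. By (F3), (F2) and transitivity of $\Lambda$ on $O$, $H_2(L)$ is generated by the images of $H_2(\Lambda)$ and of $H_2(K)$ via $k\mapsto k@j_0$. Conjugation by $\tilde z$ shows that the resulting map $H_2(K)\to H_2(P)$ is $z_*$-invariant. So it factors through $H_2(K)/(z_*-1)H_2(K)$, which is $H_2(A)$ by Lemma 8 for $G=A$. Now apply Corollary 9. The claim on $\Lambda$ was noted above, and since $\tilde z^{2^{k+1}}=(z^{2^{k+1}},\dots,z^{2^{k+1}})$, the last claim is (4). $\square$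

## 10. Endomorphisms of $P$ preserve parity

**Lemma 12.** Every homomorphism $h:\Lambda\to A$ is trivial.

*Proof.* The group $\mathrm{Alt}(36)$ is too large for the actions of $A$ on letters. If $h$ is nontrivial, let $n\ge1$ be minimal such that $h(\Lambda)$ acts nontrivially on $X^n$. As $h(\Lambda)$ fixes $X^{n-1}$ pointwise, for each $v\in X^{n-1}$ the map sending $r$ to the action of $h(r)|_v$ on $X$ is a homomorphism into a copy of $T\wr C_2$. For some $v$ it is nontrivial, and $\Lambda$ is simple, so it is injective. But $|\mathrm{Alt}(36)|=36!/2>2\cdot7200^2=|T\wr C_2|$. $\square$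

**Lemma 13.** Let $f\in\mathrm{End}(P)$. Either $f(L)=1$, and then $f_*=0$ on $H_2(P)$; or there is an odd $m$ with $\theta_P(f(g))=m\,\theta_P(g)$ for all $g\in P$.

Let $p:P\to\mathrm{Sym}(O)$ be the projection $(a_j)\rho\mapsto\rho$.

**Step 1: if $pf|_\Lambda$ is trivial, then $f(L)=1$.** In this case $f(\Lambda)\subset A^O$, and each coordinate is a homomorphism $\Lambda\to A$, so $f(\Lambda)=1$ by Lemma 12. The normal closure of $\Lambda$ contains $[k@j,r]=(k@j)(k^{-1}@rj)$ for $k\in K$, $r\in\Lambda$, hence all $(k@j)(k^{-1}@j')$ with $j\ne j'$. For distinct $j,j',j''$ it contains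
$$[(k@j)(k^{-1}@j'),\,(l@j)(l^{-1}@j'')]=[k,l]@j .$$
As $K$ is perfect, it contains $K^O$, hence $L$. So $f(L)=1$, $f$ factors through $P/L\cong\mathbb Z$, and $f_*=0$ on $H_2(P)$ because $H_2(\mathbb Z)=0$.

**Step 2: if $pf|_\Lambda$ is nontrivial, then $f(\tilde z)$ has odd permutation.** Now $pf|_\Lambda$ is injective, as $\Lambda$ is simple. Its image is perfect, so it lies in $\mathrm{Alt}(O)$ and equals it by order. So $\beta:=pf|_\Lambda$ is an automorphism of $\mathrm{Alt}(O)$. Let $\eta=pf(\tilde z)$ and suppose it is even, $\eta=\beta(r_0)$ with $r_0\in\Lambda$. Then for all $r\in\Lambda$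
$$\beta(\pi_zr\pi_z^{-1})=pf(\tilde zr\tilde z^{-1})=\eta\beta(r)\eta^{-1}=\beta(r_0rr_0^{-1}).$$
So $r_0^{-1}\pi_z$ centralizes $\mathrm{Alt}(O)$, whence $\pi_z=r_0$ is even, a contradiction.

**Step 3: translate into $\theta_P$.** Since $\eta$ is odd, $m:=\theta_P(f(\tilde z))$ is odd by the definition of $P$. The homomorphism $\theta_Pf$ to $\mathbb Z$ kills the perfect group $L$, so $\theta_Pf=m\theta_P$. $\square$

## 11. Counting labels modulo 2: the classes $c_n$

The test classes add up, over all blocks at one level, the class $u$ of the $T$-labels. The mechanism in miniature: on $T\times T$ consider $\mathrm{pr}_1^*u+\mathrm{pr}_2^*u$. Restricted to $T\times1$ it is $u\ne0$; restricted to the diagonal it is $u+u=0$. A subgroup that commutes with something pairing the blocks behaves like the diagonal. To allow permutations of blocks we define the sum through wreath products.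

For a finite nonempty set $\Omega$, elements of $T\wr\mathrm{Sym}(\Omega)$ are permutations of $\Omega$ with labels $t_{g,\omega}\in T$ and $t_{gg',\omega}=t_{g,g'\omega}t_{g',\omega}$. Let $\mathbb F_2^\Omega=\ker(\tilde T\wr\mathrm{Sym}(\Omega)\to T\wr\mathrm{Sym}(\Omega))$. It centralizes $\tilde T^\Omega$, and $Z_0=\{(\epsilon_\omega):\sum\epsilon_\omega=0\}\subset\mathbb F_2^\Omega$ is $\mathrm{Sym}(\Omega)$-invariant, so $Z_0$ is normal.

**Definition.** $E_\Omega=(\tilde T\wr\mathrm{Sym}(\Omega))/Z_0$. It is an extension of $T\wr\mathrm{Sym}(\Omega)$ by $\mathbb F_2^\Omega/Z_0=\mathbb F_2$, automatically central; $c_\Omega$ is its class. For a singleton, $c_\Omega=u$.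

**Lemma 14.** (a) If $\Omega=\Omega'\sqcup\Omega''$ with both parts nonempty, the restriction of $c_\Omega$ to $(T\wr\mathrm{Sym}\,\Omega')\times(T\wr\mathrm{Sym}\,\Omega'')$ is $\mathrm{pr}'^*c_{\Omega'}+\mathrm{pr}''^*c_{\Omega''}$. (b) Conjugation by a $T$-labelled bijection $\Omega'\to\Omega''$ is an isomorphism $\gamma:T\wr\mathrm{Sym}\,\Omega'\to T\wr\mathrm{Sym}\,\Omega''$ with $\gamma^*c_{\Omega''}=c_{\Omega'}$.

*Proof.* (a) The preimage of the subgroup in $E_\Omega$ is $(\tilde T\wr\mathrm{Sym}\,\Omega'\times\tilde T\wr\mathrm{Sym}\,\Omega'')/Z_0$. Let $Z_0',Z_0''$ be the subgroups $Z_0$ for $\Omega',\Omega''$. As $Z_0\supset Z_0'\oplus Z_0''$, we may first divide by $Z_0'\oplus Z_0''$, which gives $E_{\Omega'}\times E_{\Omega''}$. It remains to divide by the image of $Z_0$ in $\mathbb F_2\times\mathbb F_2$, the pairs of partial sums with total $0$, that is, the diagonal. The quotient of $E_{\Omega'}\times E_{\Omega''}$ by this diagonal is the Baer sum of the two pulled-back extensions. (b) Lift the labels to $\tilde T$. Conjugation by the resulting $\tilde T$-labelled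 bijection is an isomorphism $\tilde T\wr\mathrm{Sym}\,\Omega'\to\tilde T\wr\mathrm{Sym}\,\Omega''$. It maps $\mathbb F_2^{\Omega'}$ to $\mathbb F_2^{\Omega''}$ by permuting coordinates, so it maps $Z_0'$ to $Z_0''$. It induces an isomorphism $E_{\Omega'}\to E_{\Omega''}$ that covers $\gamma$ and is the identity on $\mathbb F_2$. $\square$

For $n\ge0$ let $\Omega_n=O\times X^n\times\{0,1\}$, where $\omega=(j,v,i)$ stands for the block $\{(j,v(y,i)):y\in Y\}\subset O\times X^{n+1}$. Let $P$ act on $O\times X^{n+1}$ by $(a_j)\rho\,(j,w)=(\rho j,a_jw)$. Now $a_j(v(y,i))=a_j(v)\,a_j|_v(y,i)$, and $a_j|_v\in A$ acts on $X$ as $(y,i)\mapsto(t_iy,i+\varepsilon)$. So each $g\in P$ permutes the blocks and maps $\omega$ to $g\omega$ by $y\mapsto t_{g,\omega}y$ with a unique $t_{g,\omega}\in T$. By uniqueness $t_{gg',\omega}=t_{g,g'\omega}t_{g',\omega}$, so we have a homomorphism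
$$\Theta_n:P\to T\wr\mathrm{Sym}(\Omega_n),\qquad c_n:=\Theta_n^*c_{\Omega_n}\in H^2(P;\mathbb F_2).$$
The index of $v(y,i)$ does not depend on $y$ and gives a map from $\Omega_n$ onto $\mathbb Z/2^{n+1}$. An element $g=(a_j)\rho$ adds $\theta(a_j)=\theta_P(g)$ to the index of every block.

**Lemma 15.** $c_n(\iota_{n*}\alpha)=1$ for all $n\ge0$.

*Proof.* $\iota_n(t)=(t@v_n)@j_0$ fixes every block in $\Omega_n$, with label $t$ on $(j_0,v_n,0)$ and trivial labels elsewhere. By Lemma 14(a) with $\Omega'=\{(j_0,v_n,0)\}$, $\iota_n^*c_n=u$; the other summand is pulled back along a trivial homomorphism. So $c_n(\iota_{n*}\alpha)=u(\alpha)=1$. $\square$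

**Lemma 16.** Let $h:H\to P$ be a homomorphism with $\theta_Ph=0$, and let $g\in P$ commute with $h(H)$, with $\theta_P(g)\ne0$ of $2$-adic valuation $\kappa$. Then $h^*c_n=0$ for all $n\ge\kappa$.

**Step 1: pair the blocks.** All cycles of translation by $\theta_P(g)$ on $\mathbb Z/2^{n+1}$ have length $2^{n+1-\kappa}$, which is even because $n\ge\kappa$. Taking alternate elements of each cycle gives $J$ with $\mathbb Z/2^{n+1}=J\sqcup(J+\theta_P(g))$. (For $n=1$ and $\theta_P(g)=2$, for example, the cycles are $\{0,2\}$ and $\{1,3\}$, and $J=\{0,1\}$ works.) Let $\Omega'\subset\Omega_n$ be the blocks with index in $J$ and $\Omega''=g\Omega'$, the blocks with index in $J+\theta_P(g)$. Both are nonempty and $\Omega_n=\Omega'\sqcup\Omega''$.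

**Step 2: the two halves cancel.** Since $\theta_Ph=0$, $h(H)$ preserves the index, hence $\Omega'$ and $\Omega''$. Write $\Theta_nh=(h',h'')$. Since $g$ commutes with $h(H)$, $h''=\gamma h'$, where $\gamma$ is conjugation by the labelled bijection $\Theta_n(g)|:\Omega'\to\Omega''$. By Lemma 14,
$$h^*c_n=h'^*c_{\Omega'}+h'^*\gamma^*c_{\Omega''}=2\,h'^*c_{\Omega'}=0.\qquad\square$$

## 12. The orbit of a class is invisible from some level on

**Proposition 17.** For every $\xi\in H_2(P)$ there is $k_\xi$ such that $c_n(f_*\xi)=0$ for all $f\in\mathrm{End}(P)$ and all $n\ge k_\xi$.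

*Proof.* By additivity it suffices to treat $\xi$ in the images listed in Proposition 11; for a finite sum of such classes take the largest bound. If $f(L)=1$, then $f_*=0$. Otherwise let $m$ be the odd number of Lemma 13.

If $\xi\in\iota_{k*}H_2(T)$, apply Lemma 16 to $h=f\iota_k$ and $g=f(\tilde z^{2^{k+1}})$. Here $\theta_Ph=0$ as $T$ is perfect, and $g$ commutes with $h(T)$ because $\tilde z^{2^{k+1}}$ commutes with $\iota_k(T)$. The value $\theta_P(g)=m2^{k+1}$ has valuation exactly $k+1$; this is where oddness of $m$ is used. So $c_n(f_*\xi)=0$ for $n\ge k+1$.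

If $\xi$ comes from $H_2(\Lambda)$, apply Lemma 16 to $h=f|_\Lambda$ ($\theta_Ph=0$ as $\Lambda$ is perfect) and $g=f(\tilde z^2)$, with $\theta_P(g)=2m$. So $c_n(f_*\xi)=0$ for $n\ge1$. Neither bound depends on $f$. $\square$

**Proof of Theorem 1.** Part (1) is Proposition 10. For (2), suppose $H_2(P)$ were generated over $\mathbb Z[\mathrm{End}(P)]$ by $\xi_1,\dots,\xi_r$. Every element of $H_2(P)$ is then an integer combination of classes $f_*\xi_i$. With $k=\max_ik_{\xi_i}$, Proposition 17 gives $c_n=0$ on all of $H_2(P)$ for every $n\ge k$. This contradicts $c_k(\iota_{k*}\alpha)=1$ from Lemma 15. Part (3) follows from (2) and Proposition 2. $\square$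

So the statement "every finitely generated contracting self-similar group has a finite L-presentation" is false, even for level-transitive actions and any finite number of endomorphisms.

**Remark.** The theorem also excludes presentations $\langle S\mid Q\cup\bigcup_{\varphi\in\Phi^*}\varphi(\mathcal R)\rangle$ of $P$ with an extra finite set $Q$ of non-iterated relations, whenever all $\varphi\in\Phi$ induce endomorphisms of $P$. In that case the images $\varphi(Q)$ are relations of $P$ already, so $Q\cup\mathcal R$ may be iterated without changing the group, and (3) applies. Nothing is claimed about the different notion in which non-iterated relations are added and the endomorphisms of $F(S)$ need not descend to the group; in the definition used here there are no such relations, and every endomorphism descends automatically, as Step 1 of Proposition 2 showed.
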